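
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\newtheorem{example}[theorem]{Example}

\title{The Fitting subgroup of a group with the minimal condition on normal subgroups}


\begin{abstract}
We prove that if a group $G$ satisfies the minimal condition on normal subgroups, then the subgroup
generated by all nilpotent normal subgroups of $G$ is nilpotent. This answers affirmatively the question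
whether the Fitting subgroup is nilpotent for every soluble group with this condition, and shows that
solubility is not needed. The minimal condition is used to find a single nilpotent normal subgroup with the
same fixed points as the whole Fitting subgroup on a given abelian normal section; a Leibniz rule for
commutator subgroups then transfers nilpotency of the action from the small subgroup to the large one. We
also obtain a criterion for nilpotency of soluble groups that involves no chain condition, and we show by
examples where the hypotheses are needed.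
\end{abstract}

\section{The question and the results}

A group $G$ satisfies \emph{min-$n$}, the minimal condition on normal subgroups, if every non-empty set of
normal subgroups of $G$ has a minimal element; equivalently, $G$ has no infinite strictly descending chain of
normal subgroups. The \emph{Fitting subgroup} $\mathrm{Fit}(G)$ is the subgroup generated by all nilpotent
normal subgroups of $G$. By Fitting's theorem the product of two nilpotent normal subgroups is nilpotent, so
$\mathrm{Fit}(G)$ is the union of a family of nilpotent normal subgroups of $G$ that is closed under products of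
two members. If one of them is the largest, then $\mathrm{Fit}(G)$ is nilpotent. In general their classes may
grow without bound, and then $\mathrm{Fit}(G)$ is not nilpotent: in the direct sum of the dihedral groups of
order $2^n$, $n\ge 2$, every summand is a nilpotent normal subgroup, but the classes $n-1$ are unbounded.

Does min-$n$ exclude this? The difficulty is one of direction. Nilpotency is threatened by \emph{ascending}
chains of nilpotent normal subgroups, while min-$n$ controls descending chains, and ascending chains of
nilpotent subgroups can coexist with very strong minimal conditions. The locally dihedral group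
$C_{2^\infty}\rtimes\langle x\rangle$, with $x$ of order $2$ acting by inversion, has the minimal condition on
all subgroups, and it is the union of the nilpotent subgroups $C_{2^n}\rtimes\langle x\rangle$ of class $n$,
$n\ge1$, but it is not nilpotent. These subgroups, however, are not normal in it, so an affirmative answer must
use normality. It is known that $\mathrm{Fit}(G)$ is nilpotent if $G$ has min-$n$ and is metanilpotent, that is,
an extension of a nilpotent group by a nilpotent group; whether the same holds for every soluble group with
min-$n$ has been posed as an open question. The answer is yes, and solubility is not needed.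

\begin{theorem}\label{thm:main}
Let $G$ be a group and let $F\trianglelefteq G$ be a subgroup generated by nilpotent normal subgroups of $G$.
Suppose that the normal subgroups of $G$ contained in $F$ satisfy the minimal condition. Then $F$ is nilpotent.

In particular, $\mathrm{Fit}(G)$ is nilpotent for every group $G$ with min-$n$, and so for every soluble group
$G$ with min-$n$.
\end{theorem}

The proof does not use the metanilpotent case. Before we state the other results we fix notation.

\paragraph{Notation.} We write $a^g=g^{-1}ag$ and $[a,b]=a^{-1}b^{-1}ab=a^{-1}a^b$. For subgroups,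
$[X,Y]$ is generated by all $[x,y]$, and $[X,{}_0Y]=X$, $[X,{}_{k+1}Y]=[[X,{}_kY],Y]$; commutators with more
entries are left-normed. Thus $\gamma_{k+1}(F)=[F,{}_kF]$, and $F$ is nilpotent of class at most $c$ if
$\gamma_{c+1}(F)=1$. Write $F^{(i)}$ for the terms of the derived series of $F$, with $F^{(0)}=F$. If $F$ acts on
a group $V$, then $C_V(F)$ is the subgroup of fixed points, and $[V,F]$ is generated by all $v^{-1}v^g$ with
$v\in V$, $g\in F$; for the conjugation action on a normal section this is the usual commutator. We use the
identities
\[
[ab,c]=[a,c]^b[b,c],\qquad [a,bc]=[a,c][a,b]^c .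
\]

The engine of the proof, Lemma~\ref{lem:transfer}, also gives a criterion without chain conditions.

\begin{theorem}\label{thm:criterion}
A soluble group $F$ is nilpotent if and only if for every $i\ge1$ there is a normal subgroup $N_i$ of $F$ which
acts nilpotently by conjugation on $V_i=F^{(i)}/F^{(i+1)}$, that is, $[V_i,{}_tN_i]=1$ for some $t$, and which
satisfies $C_{V_i}(N_i)=C_{V_i}(F)$.
\end{theorem}

A \emph{Chernikov group} is a group with a normal subgroup of finite index that is a direct product of finitely
many (possibly no) Pr\"ufer groups $C_{p^\infty}$, where the primes may vary.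

\begin{corollary}\label{cor:chernikov}
A group $G$ satisfies both $G=\mathrm{Fit}(G)$ and min-$n$ if and only if it is a nilpotent Chernikov group.
\end{corollary}

\section{The idea in the smallest case}\label{sec:small}

Let $G$ have min-$n$. Put $F=\mathrm{Fit}(G)$ and suppose that $F$ is metabelian, so that $M=F'$ is abelian. As
a nilpotent normal subgroup $N$ of $G$ grows, its fixed-point subgroup $C_M(N)$ \emph{descends}. These
subgroups are normal in $G$, so min-$n$ applies: there is an $N$ with $C_M(N)$ minimal. If $N^*$ is another
nilpotent normal subgroup, then so is $NN^*$, and minimality gives $C_M(NN^*)=C_M(N)$. So every nilpotent normal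
subgroup of $G$ centralizes $C_M(N)$, and hence $[C_M(N),F]=1$. In short, $N$ and $F$ have the same fixed points
on $M$.

Since $N$ is nilpotent and normal, it acts nilpotently on $M$. The question is whether $F$ does too.
Suppose for simplicity that $[M,N,N]=1$, and let $m\in M$, $x\in N$, $g\in F$. Then
\[
[m^g,x]=[m,x^{g^{-1}}]^g,\qquad x^{g^{-1}}=x[x,g^{-1}],\qquad [x,g^{-1}]\in F'=M .
\]
For $z\in M$ we have $[m,xz]=[m,z][m,x]^z=[m,x]$, because $M$ is abelian. So $[m^g,x]=[m,x]^g$. Moreover
$[m,x]\in[M,N]\le C_M(N)$ is fixed by $F$, so $[m^g,x]=[m,x]$. On the other hand $m^g=m[m,g]$, so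
$[m^g,x]=[m,x][m,g,x]$. Comparing, we get $[m,g,x]=1$ for all $x\in N$, that is, $[m,g]\in C_M(N)$. Therefore
\[
[M,F]\le C_M(N)\qquad\text{and}\qquad [M,F,F]=1 ,
\]
and $\gamma_4(F)=[F',F,F]=1$.

The two commutations, with $N$ and with $F$, may be interchanged here because $N$ and $F$ commute modulo
$M$, which acts trivially on $M$. If $F$ has larger derived length, we take for $M$ the last non-trivial term of
the derived series, and we can only arrange, by induction, that $F/M$ is nilpotent, say of class $s$. Then moving
$N$ past $F$ leaves an error term in which $N$ is replaced by $[N,F]$. Moving again replaces $[N,F]$ by $[N,F,F]$,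
and so on; after $s$ errors we are inside $M$, and the term vanishes. The next section records the errors with a
Leibniz rule.

\section{Transferring nilpotency of an action}

We recall the three subgroup lemma: if $A,B,C$ are normal subgroups of a group, then
$[A,B,C]\le[B,C,A]\,[C,A,B]$. Also, if $U,V$ are normal in $F$, then $[UV,F]=[U,F][V,F]$, by the first
commutator identity above.

\begin{lemma}[Leibniz rule]\label{lem:leibniz}
Let $X$ and $N$ be normal subgroups of a group $F$ and let $r\ge0$. Then
\[
[[X,{}_rF],N]\;\le\;\prod_{i+j=r}\bigl[[X,[N,{}_jF]],{}_iF\bigr],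
\]
where $i,j$ run over the non-negative integers with sum $r$.
\end{lemma}

\begin{proof}
Put $N_j=[N,{}_jF]$. All subgroups that occur are normal in $F$. We use induction on $r$, for all $X$
simultaneously; for $r=0$ both sides are $[X,N]$. Suppose the statement holds for $r$, and apply it with $[X,F]$
in place of $X$:
\[
[[X,{}_{r+1}F],N]\le\prod_{i+j=r}\bigl[[X,F,N_j],{}_iF\bigr].
\]
By the three subgroup lemma,
\[
[X,F,N_j]\le[F,N_j,X]\,[N_j,X,F]=[X,N_{j+1}]\cdot[[X,N_j],F].
\]
Hence the factor with indices $i,j$ lies in $[[X,N_{j+1}],{}_iF]\cdot[[X,N_j],{}_{i+1}F]$. In both terms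
the indices add up to $r+1$, so both occur in the product for $r+1$.
\end{proof}

\begin{lemma}[Transfer lemma]\label{lem:transfer}
Let $F$ be a group, $M$ an abelian normal subgroup of $F$, $N$ a normal subgroup of $F$, and $s,t,l\ge1$ integers
with
\[
\gamma_{s+1}(F)\le M,\qquad [M,{}_tN]=1,\qquad [C_M(N),{}_lF]=1 .
\]
Then $[M,{}_LF]=1$ with $L=tl+(s-1)\frac{t(t-1)}2$, and $F$ is nilpotent of class at most $s+L$.
\end{lemma}

\begin{proof}
We know how $F$ acts on the fixed points of $N$ in $M$, so we build all of $M$ from fixed points. Let
$X_0=1$ and $X_k/X_{k-1}=C_{M/X_{k-1}}(N)$ for $k\ge1$. Thus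
\[
X_k=\{m\in M:[m,N]\le X_{k-1}\},
\]
so a subgroup $S\le M$ lies in $X_k$ if and only if $[S,N]\le X_{k-1}$. Since $M$ and $N$ are normal in $F$, so is
every $X_k$.

\emph{The filtration reaches $M$.} We show $[M,{}_{t-j}N]\le X_j$ for $0\le j\le t$ by induction on $j$. For $j=0$
this is the hypothesis $[M,{}_tN]=1$. If $j<t$ and $[[M,{}_{t-j-1}N],N]=[M,{}_{t-j}N]\le X_j$, then
$[M,{}_{t-j-1}N]\le X_{j+1}$. For $j=t$ we obtain $X_t=M$.

\emph{Claim: $[X_k,{}_{l_k}F]\le X_{k-1}$ for all $k\ge1$, where $l_k=l+(k-1)(s-1)$.} For $k=1$ this is the
third hypothesis, since $X_1=C_M(N)$. Suppose it holds for $k$, and put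
$r=l_{k+1}=l_k+(s-1)$. We must show $[X_{k+1},{}_rF]\le X_k$, that is,
\[
[[X_{k+1},{}_rF],N]\le X_{k-1}.
\]
By Lemma~\ref{lem:leibniz} it suffices to show that
$[[X_{k+1},[N,{}_jF]],{}_iF]\le X_{k-1}$ whenever $i+j=r$.
\begin{itemize}
\item If $j\ge s$, then $[N,{}_jF]\le\gamma_{j+1}(F)\le\gamma_{s+1}(F)\le M$. As $M$ is abelian and contains
$X_{k+1}$, we have $[X_{k+1},[N,{}_jF]]=1$.
\item If $j\le s-1$, then $i=r-j\ge l_k$. Since $[N,{}_jF]\le N$, we have
$[X_{k+1},[N,{}_jF]]\le[X_{k+1},N]\le X_k$, and $[X_k,{}_iF]\le X_{k-1}$ by the claim for $k$.
\end{itemize}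
This proves the claim.

\emph{Conclusion.} Descending from $X_t=M$ to $X_0=1$ we get $[M,{}_LF]=1$ with
\[
L=\sum_{k=1}^t l_k=tl+(s-1)\frac{t(t-1)}2 .
\]
Finally $\gamma_{s+1+L}(F)=[\gamma_{s+1}(F),{}_LF]\le[M,{}_LF]=1$.
\end{proof}

\begin{remark}
Here is another way to see the inductive step. Put $A=N/N'(N\cap M)$ and $B=X_k/X_{k-1}$. For $m\in X_{k+1}$ the
map $x\mapsto[m,x]X_{k-1}$ is a homomorphism from $N$ to $B$: indeed $[m,xy]=[m,y][m,x]^y$, and $N$ centralizes
$B$. It is trivial on $N'$ and on $N\cap M$. Let $F$ act on $\mathrm{Hom}(A,B)$ by
$\varphi^g(a)=\varphi(a^{g^{-1}})^g$. As $m$ varies, we obtain an $F$-equivariant embedding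
\[
X_{k+1}/X_k\hookrightarrow\mathrm{Hom}(A,B).
\]
Here $[A,{}_sF]=1$, because $[N,{}_sF]\le N\cap M$, and $[B,{}_bF]=1$ with $b=l_k$, by induction. Write
$B_i=[B,{}_iF]$ for $i\ge0$ and $B_i=B$ for $i<0$, and let $H_j$ consist of all $\varphi\in\mathrm{Hom}(A,B)$ with
$\varphi([A,{}_iF])\le B_{i+j}$ for all $i\ge0$. In additive notation, with $a'=a^{g^{-1}}$,
\[
(\varphi^g-\varphi)(a)=\bigl(\varphi(a')^g-\varphi(a')\bigr)+\varphi(a'-a),
\]
so $[H_j,F]\le H_{j+1}$. Since $H_{1-s}=\mathrm{Hom}(A,B)$ and $H_b=0$, we get
$[\mathrm{Hom}(A,B),{}_{b+s-1}F]=0$, which gives the claim for $k+1$ with the same exponent.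
\end{remark}

\begin{remark}
All three hypotheses of Lemma~\ref{lem:transfer} are needed.

(i) \emph{$F/M$ nilpotent.} Let $M=\mathbb F_3^2$ (row vectors), let $H$ be the group of matrices
$\left(\begin{smallmatrix}\lambda&c\\0&1\end{smallmatrix}\right)$ over $\mathbb F_3$ with $\lambda=\pm1$, let
$U\trianglelefteq H$ be the subgroup with $\lambda=1$, and put $F=M\rtimes H$, $N=M\rtimes U$. With $e_1=(1,0)$ and
$e_2=(0,1)$ we have $[M,N]=C_M(N)=\langle e_2\rangle$, so $[M,N,N]=1$, and $F$ fixes $e_2$. But the matrix with
$\lambda=-1$, $c=0$ sends $e_1$ to $-e_1$, and $-2e_1=e_1$, so $e_1\in[M,{}_kF]$ for all $k$.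

(ii) \emph{$N$ acts nilpotently.} Let $F=N$ be the locally dihedral group and $M=C_{2^\infty}$. The fixed
points of $N$ and $F$ agree and $F/M$ has order $2$, but $F$ is not nilpotent, since $[M,F]=M$.

(iii) \emph{$F$ acts nilpotently on $C_M(N)$.} Take the same $F$ and $M$, and $N=M$. Then $[M,N]=1$ and
$C_M(N)=M$, and again $[M,F]=M$.
\end{remark}

\section{The soluble case}

The set-up of Theorem~\ref{thm:main} passes to quotients. If $K\le F$ and $K\trianglelefteq G$, then $F/K$ is
generated by nilpotent normal subgroups of $G/K$, and the normal subgroups of $G/K$ contained in $F/K$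
correspond to the normal subgroups of $G$ between $K$ and $F$, so they satisfy the minimal condition.

\begin{proposition}\label{prop:soluble}
Let $F\trianglelefteq G$ be soluble and generated by nilpotent normal subgroups of $G$. Suppose that the normal
subgroups of $G$ contained in $F$ satisfy the minimal condition. Then $F$ is nilpotent.
\end{proposition}

\begin{proof}
We use induction on the derived length $d$ of $F$. If $d\le1$, then $F$ is abelian. Let $d\ge2$ and
$M=F^{(d-1)}$. This is an abelian normal subgroup of $G$. By induction $F/M$ is nilpotent, of class $s$ say, so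
$\gamma_{s+1}(F)\le M$; and $s\ge1$, since $M<F$.

Let $\mathcal N$ be the set of nilpotent normal subgroups of $G$ contained in $F$. Its members generate $F$, and
by Fitting's theorem $\mathcal N$ is closed under products of two members. For $N\in\mathcal N$ the subgroup
$C_M(N)$ is normal in $G$ and contained in $F$. By the minimal condition we may choose $N\in\mathcal N$ such that
$C_M(N)$ is minimal among all subgroups $C_M(N^*)$ with $N^*\in\mathcal N$. For any $N^*\in\mathcal N$ we have
$NN^*\in\mathcal N$ and $C_M(NN^*)\le C_M(N)$. By minimality equality holds, so $N^*$ centralizes $C_M(N)$. As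
the subgroups $N^*$ generate $F$, this gives
\[
[C_M(N),F]=1 .
\]

Let $c$ be the class of $N$. Since $N$ is normal, $[M,N]\le N$, so
$[M,{}_{c+1}N]\le[N,{}_cN]=\gamma_{c+1}(N)=1$. Now Lemma~\ref{lem:transfer} with $l=1$ and $t=c+1$ shows that
$F$ is nilpotent.
\end{proof}

If $G$ is soluble with min-$n$, then $F=\mathrm{Fit}(G)$ is soluble and Proposition~\ref{prop:soluble} applies.
This already answers the original question.

\section{Removing solubility}

The induction above is on the derived length, so in general we must first prove that the derived series of $F$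
reaches $1$. To this end we show that $F$ is exhausted by its transfinite upper central
series. Recall that $Z_0(F)=1$, $Z_{\alpha+1}(F)/Z_\alpha(F)=Z(F/Z_\alpha(F))$, and
$Z_\lambda(F)=\bigcup_{\alpha<\lambda}Z_\alpha(F)$ for limit ordinals $\lambda$. The series becomes stationary at
the \emph{hypercenter}, and $F$ is \emph{hypercentral} if its hypercenter is $F$. This property alone does not
give nilpotency, even for soluble groups with the minimal condition on all subgroups: in the locally
dihedral group $Z_n$ is the subgroup of order $2^n$ of $C_{2^\infty}$, so $Z_\omega=C_{2^\infty}$, and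
$Z_{\omega+1}$ is the whole group. It does, however, give solubility in our situation.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
By Proposition~\ref{prop:soluble} it suffices to show that $F$ is soluble.

\emph{$F$ is hypercentral.} Let $A\le F$ be a minimal normal subgroup of $G$, and let $N$ be a nilpotent normal
subgroup of $G$. If $A\cap N=1$, then $[A,N]\le A\cap N=1$. Otherwise $A\le N$ by minimality. A non-trivial normal
subgroup of a nilpotent group meets the center non-trivially, so $A\cap Z(N)\ne1$. As $Z(N)$ is characteristic in
$N$, it is normal in $G$, and minimality gives $A\le Z(N)$. So $[A,N]=1$ in both cases. Since $F$ is generated by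
such subgroups $N$, we conclude $A\le Z(F)$.

If $F\ne1$, the minimal condition supplies such an $A$, so $Z(F)\ne1$. Every $Z_\alpha(F)$ is characteristic
in $F$ and hence normal in $G$, and the hypotheses pass to $F/Z_\alpha(F)$ in $G/Z_\alpha(F)$. So
$Z_{\alpha+1}(F)>Z_\alpha(F)$ whenever $Z_\alpha(F)\ne F$, and therefore $F$ is hypercentral.

\emph{$F$ is soluble.} The subgroups $F^{(i)}$ form a descending chain of normal subgroups of $G$ in $F$, so
$F^{(i)}=F^{(i+1)}$ for some $i$. Then $P=F^{(i)}$ is perfect. It is also hypercentral, because
$Z_\alpha(F)\cap P\le Z_\alpha(P)$ for all $\alpha$: if this holds for $\alpha$, then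
$[Z_{\alpha+1}(F)\cap P,P]\le Z_\alpha(F)\cap P\le Z_\alpha(P)$, so it holds for $\alpha+1$; limit ordinals are
immediate.

We now use Gr\"un's lemma, that a perfect group $P$ has $Z_2(P)=Z(P)$. Let $z\in Z_2(P)$. Then $[x,z]\in Z(P)$ for
all $x\in P$, so $[xy,z]=[x,z]^y[y,z]=[x,z][y,z]$, and $x\mapsto[x,z]$ is a homomorphism from $P$ to the
abelian group $Z(P)$. As $P$ is perfect, it is trivial, so $z\in Z(P)$. Therefore the upper central series
of $P$ stops at $Z(P)$. Since $P$ is hypercentral, $P=Z(P)$ is abelian, and being perfect it is trivial. So
$F^{(i)}=1$.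

The last assertion of the theorem is the case $F=\mathrm{Fit}(G)$.
\end{proof}

\section{The criterion and the classification}

\begin{proof}[Proof of Theorem~\ref{thm:criterion}]
If $F$ is nilpotent, take $N_i=F$ for all $i$.

For the converse we use induction on the derived length $d$ of $F$. If $d\le1$, then $F$ is abelian. Let $d\ge2$
and $M=F^{(d-1)}=V_{d-1}$. The hypothesis passes to $F/M$. Indeed, for $1\le i\le d-2$ we have $M\le F^{(i+1)}$, so
the $i$-th derived factor of $F/M$ is again $V_i$; moreover $M$ acts trivially on $V_i$, since
$M\le F^{(i)}$ and $V_i$ is abelian. So $N_iM/M$ has the required properties. For $i\ge d-1$ the derived factor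
of $F/M$ is trivial. By induction $F/M$ is nilpotent of some class $s$, and $s\ge1$ since $M<F$. The subgroup
$N=N_{d-1}$ satisfies $[M,{}_tN]=1$ for some $t\ge1$, and $C_M(N)=C_M(F)$ means $[C_M(N),F]=1$.
Lemma~\ref{lem:transfer} with $l=1$ shows that $F$ is nilpotent.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:chernikov}]
The minimal condition on subgroups is closed under extensions. To see this, let $K\trianglelefteq G$. We first
note that if $H_1\le H_2\le G$, $H_1\cap K=H_2\cap K$ and $H_1K=H_2K$, then $H_1=H_2$, because
\[
H_2=H_2\cap H_1K=H_1(H_2\cap K)=H_1(H_1\cap K)=H_1 .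
\]
So if $K$ and $G/K$ have the minimal condition on subgroups and $(H_n)$ is a descending chain of subgroups of $G$,
then the chains $(H_n\cap K)$ and $(H_nK)$ become stationary, and hence so does $(H_n)$.

Finite groups and Pr\"ufer groups have the minimal condition on subgroups, so every Chernikov group has it, and in
particular has min-$n$. A nilpotent group equals its Fitting subgroup.

Conversely, let $G=\mathrm{Fit}(G)$ have min-$n$. By Theorem~\ref{thm:main}, $G$ is nilpotent. Each factor
$\gamma_i(G)/\gamma_{i+1}(G)$ is central in $G/\gamma_{i+1}(G)$, so all its subgroups are normal in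
$G/\gamma_{i+1}(G)$. As $G/\gamma_{i+1}(G)$ has min-$n$, the factor has the minimal condition on subgroups.
There are finitely many non-trivial factors, so $G$ has the minimal condition on subgroups. By
Chernikov's theorem, a soluble group with the minimal condition on subgroups is a Chernikov group.
\end{proof}

\section{Limits of the theorem}

\begin{example}[The minimal condition cannot be dropped]
The direct sum $\bigoplus_{n\ge2}D_{2^n}$ of dihedral groups of order $2^n$ is metabelian. It is generated by its
summands, which are normal and nilpotent of class $n-1$, so it equals its Fitting subgroup, and it is not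
nilpotent.
\end{example}

\begin{example}[$\mathrm{Fit}(G)$ cannot be replaced by the Hirsch--Plotkin radical]
The Hirsch--Plotkin radical is the largest locally nilpotent normal subgroup. The locally dihedral group
$G=C_{2^\infty}\rtimes\langle x\rangle$ is metabelian with the minimal condition on all subgroups. Every finitely
generated subgroup lies in some finite $2$-group $C_{2^n}\rtimes\langle x\rangle$, so $G$ is locally nilpotent and
equals its Hirsch--Plotkin radical. For $a\in C_{2^\infty}$ we have $[a,x]=a^{-2}$, so
$[C_{2^\infty},x]=C_{2^\infty}$ and $G$ is not nilpotent. In accordance with Theorem~\ref{thm:main},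
$\mathrm{Fit}(G)=C_{2^\infty}$: a normal subgroup that contains some $ax$ with $a\in C_{2^\infty}$ contains
$[C_{2^\infty},ax]=C_{2^\infty}$, so it is $G$.
\end{example}

\begin{example}[``Normal in $G$'' cannot be weakened to ``subnormal in $G$'']
We construct a group $G$ with min-$n$ and a normal subgroup $M$ of $G$ which is not nilpotent, although it is
generated by abelian subgroups that are subnormal of defect at most $2$ in $G$. The idea is to let a simple
group act on McLain's group $M$ so transitively that $M$ becomes a minimal normal subgroup.

\emph{The groups.} Let $p$ be a prime, and let $e_{\alpha\beta}$ ($\alpha,\beta\in\mathbb Q$, $\alpha<\beta$) be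
matrix units over $\mathbb F_p$, so $e_{\alpha\beta}e_{\beta\delta}=e_{\alpha\delta}$ and
$e_{\alpha\beta}e_{\gamma\delta}=0$ if $\beta\ne\gamma$. McLain's group $M$ is generated by all
$1+\lambda e_{\alpha\beta}$ with $\alpha<\beta$ and $\lambda\in\mathbb F_p$. Its elements have the form $1+n$, where
$n$ is a finite linear combination of matrix units. Let $\Gamma$ be the group of
order-automorphisms of $\mathbb Q$ with bounded support, acting on the right. It acts on $M$ by
$(1+\lambda e_{\alpha\beta})^\sigma=1+\lambda e_{\alpha\sigma,\beta\sigma}$. Put $G=M\rtimes\Gamma$.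

The group $\Gamma$ is transitive on pairs $\alpha<\beta$. Given a second pair $\alpha'<\beta'$, choose rational
$c<\alpha,\alpha'$ and $d>\beta,\beta'$. The piecewise linear map that sends $c,\alpha,\beta,d$ to
$c,\alpha',\beta',d$ and is the identity outside the interval from $c$ to $d$ belongs to $\Gamma$.

\emph{$\Gamma$ is simple} \cite{Higman}. We include the argument; all intervals are intervals of $\mathbb Q$
with rational endpoints. First, $\Gamma$ is perfect. Let $f\in\Gamma$ have support in the interval $(a,b)$, and
choose $h\in\Gamma$ with $ah=b$. The intervals $(a,b)h^n=(ah^n,ah^{n+1})$, $n\ge0$, are pairwise disjoint, and they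
lie in a bounded set because $h$ has bounded support. Let $g$ be the map that agrees
with $f^{h^n}$ on the $n$-th interval for each $n\ge0$ and is the identity elsewhere. Then $g\in\Gamma$, and
$g=f\,g^h$, so $f=g(g^h)^{-1}=gh^{-1}g^{-1}h=[g^{-1},h]$.

Now let $1\ne K\trianglelefteq\Gamma$. There are $k\in K$ and $q\in\mathbb Q$ with $qk>q$. Choose $d$ with
$q<d<qk$ and then $c$ with $dk^{-1}<c<q$. The interval $I=(c,d)$ satisfies $I\cap Ik=\emptyset$, since $ck>d$. Let
$u,v\in\Gamma$ have support in $I$. Then $u^k$ has support in $Ik$, so it commutes with $u$ and $v$, and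
$[u,k]=u^{-1}u^k\in K$. Therefore $K$ contains $[u^{-1}u^k,v]=[u^{-1},v]$. Here $u$ and $v$ are arbitrary, so $K$
contains all commutators of elements with support in $I$. For arbitrary $f,h\in\Gamma$ there is
$\sigma\in\Gamma$ such that $f^\sigma$ and $h^\sigma$ have support in $I$, by transitivity on pairs; so
$[f,h]^\sigma\in K$ and $[f,h]\in K$. Hence $K\ge\Gamma'=\Gamma$.

\emph{$M$ is a minimal normal subgroup of $G$.} Let $1\ne K\le M$ with $K\trianglelefteq G$, and let
$1\ne u=1+n\in K$, where $n$ has a non-zero row $r$. Choose $a\in\mathbb Q$ smaller than all indices that occur in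
$n$, and put $e=e_{ar}$. Then $ne=0$ and $e^2=0$, so
\[
u^{1+e}=(1-e)(1+n)(1+e)=(1-e)(1+n+e)=1+n-en=u-en .
\]
Also $ue=e$, hence $u^{-1}e=e$ and
\[
[u,1+e]=u^{-1}(u-en)=1-en=1+v,\qquad v=\sum_jc_je_{aj},
\]
where the $-c_j$ are the entries of row $r$ of $n$, so some $c_j\ne0$; fix such a $j$. Choose $b$ larger than all
indices involved and put $f=e_{jb}$. Then $v^2=f^2=fv=0$ and $vf=c_je_{ab}$, so
\[
(1+v)^{1+f}=(1-f)(1+v)(1+f)=1+v+vf,\qquad [1+v,1+f]=(1-v)(1+v+vf)=1+c_je_{ab} .
\]
This element lies in $K$. Its powers are all $1+\lambda e_{ab}$ with $\lambda\in\mathbb F_p$, and conjugating by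
$\Gamma$ we obtain all generators of $M$. So $K=M$.

\emph{$G$ has min-$n$.} For $K\trianglelefteq G$ we have $K\cap M\in\{1,M\}$, and $KM\in\{M,G\}$ as
$G/M\cong\Gamma$ is simple. If $K_1<K_2$ are normal in $G$, then $K_1\cap M<K_2\cap M$ or $K_1M<K_2M$, as was
shown at the beginning of the proof of Corollary~\ref{cor:chernikov}. So a strictly descending chain of normal
subgroups has at most three terms.

\emph{$M$ is generated by abelian subgroups of defect at most $2$.} For $\alpha<\beta$ let $E$ be the span of all
$e_{ij}$ with $i\le\alpha$ and $j\ge\beta$. If $e_{ij},e_{kl}\in E$, then $j\ge\beta>\alpha\ge k$, so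
$e_{ij}e_{kl}=0$. Hence $(1+x)(1+y)=1+x+y$ for $x,y\in E$, and $1+E$ is an abelian subgroup of $M$. Multiplying
$e_{ij}\in E$ on either side by a matrix unit $e_{kl}$ with $k<l$ gives $0$ or an element of $E$, so $1+E$ is
normal in $M$. Thus $1+E\trianglelefteq M\trianglelefteq G$, and $1+E$ contains $1+\lambda e_{\alpha\beta}$ for all
$\lambda\in\mathbb F_p$.

\emph{$M$ is not nilpotent.} The last commutator computation, with $v=e_{0,i}$ and $f=e_{i,i+1}$, gives
$[1+e_{0,i},1+e_{i,i+1}]=1+e_{0,i+1}$ for $i\ge1$, so
\[
[1+e_{01},1+e_{12},\dots,1+e_{k-1,k}]=1+e_{0k}\ne1\qquad\text{for all }k\ge1 .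
\]

In this example $F=M$ satisfies the minimal condition of Theorem~\ref{thm:main} in the strongest form, being
minimal normal in $G$. The proof that $F$ is hypercentral breaks down at once: for $A=M$ and $N=1+E$ we have
$A\cap Z(N)=1+E\ne1$, but $Z(N)=1+E$ is not normal in $G$, so minimality of $A$ does not give $A\le Z(N)$.
\end{example}

\begin{thebibliography}{1}
\bibitem{Higman} G. Higman, \emph{On infinite simple permutation groups}, 1954.
\end{thebibliography}

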